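# Zeros of $f(g)-\alpha$ when $\alpha$ grows more slowly than $g$

## 1. The theorem and its boundary cases

**Theorem 1.** Let $f,g$ be transcendental entire functions and let $\alpha$ be a non-constant entire function with $T(r,\alpha)=o(T(r,g))$ as $r\to\infty$. Then $f(g(z))-\alpha(z)$ has infinitely many zeros.

Here $T(r,\phi)=\frac1{2\pi}\int_0^{2\pi}\log^+|\phi(re^{i\theta})|\,d\theta$ is the Nevanlinna characteristic of an entire function $\phi$. For example $T(r,e^z)=\frac1{2\pi}\int_0^{2\pi}(r\cos\theta)^+d\theta=r/\pi$. A function is transcendental exactly when $T(r,\phi)/\log r\to\infty$.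

The question behind the theorem is this. It is known (Bergweiler) that $f(g(z))-p(z)$ has infinitely many zeros for every non-constant polynomial $p$; with $p(z)=z$, the function $f(g)$ has infinitely many fixed points. Does the same hold when $p$ is replaced by a transcendental entire $\alpha$ with $T(r,\alpha)=o(1)T(r,g)$? Theorem 1 says **yes**. It assumes only that $\alpha$ is not constant, so non-constant polynomials are covered as well. Note that $\alpha$ is compared with the inner function $g$, not with the composition.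

Constant $\alpha$ is the simplest case, and it can be settled by hand.

**Theorem 2.** Let $f,g$ be transcendental entire, $\alpha$ entire, $T(r,\alpha)=o(T(r,g))$. Then $f(g)-\alpha$ has only finitely many zeros if and only if $\alpha\equiv c$ is constant and either $f-c$ has no zeros, or $f(w)-c=(w-w_0)^{\nu}e^{k(w)}$ with $\nu\ge1$, $k$ entire, and $g-w_0$ has only finitely many zeros.

**Proof of Theorem 2 from Theorem 1.** For non-constant $\alpha$ use Theorem 1. Let $\alpha\equiv c$. If $f(g)-c$ has finitely many zeros, then $g$ takes each zero of $f-c$ only finitely often. By Picard's theorem the transcendental function $g$ has at most one such value, so $f-c$ has at most one distinct zero. This gives the stated form. Conversely, in the first case $f(g)-c$ has no zeros, and in the second its zeros are those of $g-w_0$ (with multiplicities multiplied by $\nu$). $\square$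

A second case by hand: $f(w)=e^w$ and $\alpha=p$ a polynomial, $p\not\equiv0$. The zeros of $e^g-p$ are the points where $pe^{-g}=1$. The function $pe^{-g}$ is transcendental entire and has only finitely many zeros, so by Picard's theorem it takes the value $1$ infinitely often. For $p\equiv0$ there are no zeros at all, in agreement with Theorem 2.

The smallness condition cannot be weakened to $T(r,\alpha)\le T(r,g)$: for $f(w)=w+e^w$ and $\alpha=g$ we get $f(g)-\alpha=e^g\neq0$.

The rest of these notes proves Theorem 1.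

## 2. Where small-function arguments and Rouché's theorem stop

One might forget the composition, treat $G=f(g)$ as one large function and $\alpha$ as a small target. This cannot work: $G(z)=z+e^z$ is transcendental, $z$ is small compared with it, and $G(z)-z=e^z$ has no zeros. The composite structure must be used.

A better first attempt is Rouché's theorem. Let $V$ be a bounded component of a level set $\{|f|<e^B\}$. It contains a zero of $f$. Suppose $g$ maps some relatively compact open set $\Omega$ properly onto $V$, and $|\alpha|$ is much smaller than $e^B$ on $\Omega$. Then $|f(g)|=e^B$ on $\partial\Omega$, $f(g)$ has a zero in $\Omega$, and so has $f(g)-\alpha$. One would produce infinitely many such $\Omega$.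

This stops when the level sets of $f$ have long components. Take $f(w)=e^w-1$ and $B>\log2$. No bounded open $V$ containing a zero $2\pi ij$ of $f$ has $|f|\ge e^B$ on $\partial V$: the horizontal ray going left from the zero leaves $V$ at a point with $\operatorname{Re}w\le0$, and there $|f|\le2$. So Rouché has no boundary to work on.

What helps is that $g$ has many inverse branches. If $\varphi_1,\varphi_2,\dots$ are inverse branches of $g$ on one common disc and $f(g)-\alpha$ has no zeros on their images, then the single function $f$ avoids all the functions $\beta_j=\alpha\circ\varphi_j$: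
$$f(w)-\beta_j(w)=(f(g)-\alpha)(\varphi_j(w))\ne0 .$$
If moreover $\beta_1-\beta_2$ has no zeros, then $(f-\beta_1)/(\beta_2-\beta_1)$ omits $0$ and $1$, and Schottky's theorem makes $\log^+|f|$ comparable at any two nearby points. Such an $f$ cannot be small along a long continuum and very large at another point of the same size. That disposes of long components. For constant $\alpha$ all $\beta_j$ coincide and nothing is gained, so we shall need a quantitative form of "$\alpha$ is not constant".

One configuration escapes both arguments, namely that $|f|$ is large on a very thick annulus. Then $f$ looks like a polynomial of large degree, and Section 8 treats it by a harmonic limit.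

## 3. Tools

**Notation.** $\mathbb D_t=\{|x|<t\}$, $\mathbb D=\mathbb D_1$; $M(r,\cdot)$ is the maximum modulus; $\operatorname{avg}_D$ is the area mean over $D$. For subharmonic $v$ put $\operatorname{Riesz}(v)=\frac1{2\pi}\Delta v$. For example $\operatorname{Riesz}(\log|\phi|)$ counts the zeros of $\phi$, and $\operatorname{Riesz}(\log^+|x|)$ is the uniform unit mass on $|x|=1$. The spherical derivative is $\phi^\#=|\phi'|/(1+|\phi|^2)$. Zeros are counted with multiplicity. $C$ denotes constants that do not depend on the index $k$ introduced below (nor, later, on a parameter $R$); *absolute* constants are numerical.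

The following textbook facts are used.

- **Jensen's formula.** The mean of a subharmonic $v$ over $\partial D(p,\rho)$ equals $v(p)+\int_{D(p,\rho)}\log\frac{\rho}{|x-p|}\,d\operatorname{Riesz}(v)$, when $v(p)>-\infty$. Hence, if $|\phi|\le M$ on $D(p,\rho)$, then $\phi$ has at most $\log(M/|\phi(p)|)/\log(\rho/\rho')$ zeros in $\overline D(p,\rho')$, $\rho'<\rho$. The increment of the circle means between two radii about a fixed centre is $\int\operatorname{Riesz}(v)(|x-p|\le t)\,\frac{dt}t$.
- **Poisson's inequality.** $\log^+M(r,\phi)\le3T(2r,\phi)$ for entire $\phi$.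
- **Harnack's inequality.** A positive harmonic $y$ on $D(p,\rho)$ satisfies $\frac{1-t}{1+t}y(p)\le y\le\frac{1+t}{1-t}y(p)$ on $\overline D(p,t\rho)$; for $t=\frac12$ the constants are $\frac13$ and $3$. On a compact subset of a domain, the values of a positive harmonic function are comparable, with constants depending only on the two sets.
- **Two-constants theorem.** If $s$ is subharmonic, $s\le M_1$ on a domain $\Omega$ and $s\le M_0\le M_1$ on a compact $K\subset\Omega$, then $s\le M_1-\omega(x)(M_1-M_0)$ on $\Omega\setminus K$, where $\omega$ is the harmonic measure of $\partial K$ in $\Omega\setminus K$. We use it only for closed conformal discs $K$ in conformal discs $\Omega$; there $\omega$ is positive and continuous.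
- **Compactness.** A uniformly bounded sequence of subharmonic functions $\ge0$ on $\mathbb D$ has a subsequence converging in $L^1_{loc}$ to a subharmonic function, and the Riesz measures converge vaguely.

**Landau's inequality** (Landau; sharp constant by Hempel, 1979). If $\phi:\mathbb D\to\mathbb C\setminus\{0,1\}$ is holomorphic, then $(1-|\zeta|^2)|\phi'|\le2|\phi|(|\log|\phi||+A_0)$ with an absolute $A_0>0$.

We integrate it. On $\mathbb D_{1/2}$ we have $1-|\zeta|^2\ge\frac34$, so $y=A_0+|\log|\phi||$ satisfies $|d\log\phi|\le\frac83y\,|d\zeta|\le3y\,|d\zeta|$ and hence $|dy|\le3y\,|d\zeta|$. Thus $y(\zeta)\le e^{3/2}y(0)$, and since $3e^{3/2}<14$,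
$$|\log\phi(\zeta)-\log\phi(0)|\le14|\zeta|\,(A_0+|\log|\phi(0)||),\qquad|\zeta|\le\tfrac12.\tag{3.1}$$

**Schottky's theorem** (Ahlfors, *Conformal Invariants*, Thm 1-13). For such $\phi$, $\log|\phi(\zeta)|\le(7+\log^+|\phi(0)|)\frac{1+|\zeta|}{1-|\zeta|}$.

Two points of $\mathbb D_{1/2}$ have pseudohyperbolic distance at most $\frac{1/2+1/2}{1+1/4}=\frac45$. Moving one of them to $0$ by an automorphism of $\mathbb D$ gives
$$\log^+|\phi(\zeta')|\le9\,(7+\log^+|\phi(\zeta)|),\qquad\zeta,\zeta'\in\mathbb D_{1/2}.\tag{3.2}$$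

**Definition (islands).** Let $\phi$ be meromorphic near $\overline{\mathbb D_t}$ and let $D$ be an open disc on the sphere. An *island* over $D$ is a component $\Delta$ of $\{x\in\mathbb D_t:\phi(x)\in D\}$ for which $\phi:\Delta\to D$ is proper. It then has a degree; it is *simple* if the degree is $1$. We write $\bar n(D)$ for the number of islands, and $n(D)$ for the number counted with degrees.

Example: $\phi(x)=x^2$ on $\mathbb D$. Over $D(0,\frac14)$ there is one island, $\{|x|<\frac12\}$, of degree $2$. Over $D(\frac12,\frac14)$ there are two simple islands. Over $D(1,\frac14)$ there are none: a component contains points $x\to1$ or $x\to-1$ at the boundary, whose images tend to $1\in D(1,\frac14)$, so $\phi$ is not proper on it.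

**Ahlfors' theorem** (Ahlfors; Nevanlinna, *Analytic Functions*, Ch. XIII; Hayman, *Meromorphic Functions*, Ch. 5). Let $D_1,\dots,D_\ell$ be open topological discs on the sphere with analytic boundaries and disjoint closures. There is $c_A=c_A(D_1,\dots,D_\ell)$ such that for every non-constant $\phi$ meromorphic near $\overline{\mathbb D_t}$, with $S=\frac1\pi\int_{\mathbb D_t}(\phi^\#)^2dA$ and $L=\int_{|x|=t}\phi^\#|dx|$: if $\ell\ge3$ then $(\ell-2)S\le\sum_j\bar n(D_j)+c_AL$; and always $n(D_j)\le S+c_AL$.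

$S$ is the average number of times $\phi$ covers the sphere. For $\phi(x)=x$, $S=t^2/(1+t^2)$.

**Lemma 3 (Rouché).** Let $\Omega$ be a bounded open set, $\Phi,a$ holomorphic near $\overline\Omega$, $\Phi$ non-constant on every component of $\Omega$, $|\Phi|\ge e^B$ on $\partial\Omega$, $|a|\le e^{B/4}$ on $\Omega$, $B>0$. Then $\Phi$ and $\Phi-a$ have equally many zeros in $\Omega$.

**Proof.** Since $\partial\Omega$ may be rough, we replace it by a smooth curve. Fix $B''\in(B/4,B)$. The set $\{x\in\Omega:|\Phi|\le e^{B''}\}$ is compact, because it is closed in $\overline\Omega$ and misses $\partial\Omega$; it contains only finitely many critical points of $\Phi$. So for all but finitely many $B'\in(B/4,B'')$ the set $\Omega'=\{x\in\Omega:|\Phi|<e^{B'}\}$ has compact closure in $\Omega$ and smooth boundary, on which $|\Phi|=e^{B'}>|a|$. A zero of $\Phi-a$ in $\Omega$ has $|\Phi|=|a|\le e^{B/4}<e^{B'}$, so all zeros of $\Phi$ and of $\Phi-a$ in $\Omega$ lie in $\Omega'$. Apply the usual Rouché theorem there. $\square$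

## 4. Zooming in on discs where $g$ is active and $\alpha$ is controlled

**Normalisation.** Assume, for contradiction, that $F=f(g)-\alpha$ has only $q<\infty$ zeros; in particular $F\not\equiv0$. Choose $c_0$ not a Picard exceptional value of $f$ and replace $(f,\alpha)$ by $(f-c_0,\alpha-c_0)$; then choose $c_1\ne g(0)$ and replace $(f,g)$ by $(f(\cdot+c_1),g-c_1)$. The function $F$ and the hypotheses are preserved, and now
$$f\text{ has infinitely many zeros},\qquad g(0)\neq0 .$$

Write $X=\log^+|g|$, $\mu=\operatorname{Riesz}(X)$, $T(s)=T(e^s,g)$, $T_\alpha(s)=T(e^s,\alpha)$. Since $T(s)$ is the mean of $X$ over $|z|=e^s$, it is continuous, convex and non-decreasing,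
$$T(s_2)-T(s_1)=\int_{s_1}^{s_2}\mu(|z|\le e^s)\,ds,\qquad T(s)/s\to\infty .$$

**Proposition 4.** There are affine maps $z=z_k+\rho_kx$ such that $g_k(x)=g(z_k+\rho_kx)$, $\alpha_k(x)=\alpha(z_k+\rho_kx)$, $F_k=f(g_k)-\alpha_k$ satisfy, with some $m_k,N_k\to\infty$, $\varepsilon_k\to0$, $\varepsilon_km_k\to\infty$, $N_k\le Cm_k$:

- (P1) $\log^+|g_k|\le Cm_k$ on $\mathbb D$.
- (P2) $\log^+|\alpha_k|\le\varepsilon_km_k$ on $\mathbb D$; $\operatorname{diam}\alpha_k(\mathbb D_{1/16})\ge e^{-\varepsilon_km_k}$; each $A\in\mathbb C$ is taken by $\alpha_k$ at most $\varepsilon_kN_k$ times in $\mathbb D_{3/4}$.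
- (P3) One of the following holds, the same for all $k$. *Ring case:* there is $t_k\in(0,\frac12]$ with $\log|g_k|\ge m_k/2$ on $|x|=t_k$, and $g_k$ has exactly $N_k$ zeros in $\mathbb D_{t_k}$. *Disc case:* $N_k=m_k$, $F_k$ has no zeros in $\mathbb D$, and $\operatorname{Riesz}(\log^+|g_k|)$ has mass $\ge m_k$ on $\overline{\mathbb D_{1/32}}$.

So $m_k$ measures the size of $\log|g_k|$, $N_k$ the number of sheets, and (P2) says that $\alpha_k$ is negligible in size, yet not too close to a constant.

**Step 1: choosing the scale.** We look for radii $e^\sigma$ near which $T$ grows in a controlled way on both sides. For large $i$ let $T(s_i)=4^i$ and $\Delta_i=s_{i+1}-s_i$. Comparing slopes of the convex $T$ on neighbouring intervals, $3\cdot4^{i-1}/\Delta_{i-1}\le3\cdot4^i/\Delta_i$, that is, $\Delta_i\le4\Delta_{i-1}$.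

Infinitely many $i$ satisfy both $\Delta_{i-1}\ge i^{-2}$ and $\Delta_i\ge\frac12\Delta_{i-1}$. Otherwise, for $i\ge i_0$, either $\Delta_i\le4\Delta_{i-1}<4i^{-2}$ or $\Delta_i<\frac12\Delta_{i-1}$; in all cases $\Delta_i\le4i^{-2}+\frac12\Delta_{i-1}$, so $\sum\Delta_i<\infty$, contradicting $s_i\to\infty$.

For such $i$ put $\sigma=s_i$, $h=\Delta_{i-1}/4\ge\frac1{4i^2}$, $T_*=T(\sigma)=4^i$. Since $\sigma-4h=s_{i-1}$ and $2h\le\Delta_i$,
$$T(\sigma-4h)=T_*/4,\qquad T(\sigma+2h)\le4T_*,\qquad\sigma-4h\to\infty.\tag{4.1}$$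
Pass to a subsequence with $h\to\infty$ (this gives the ring case) or $h\le H_0$ (the disc case). Both can occur. For $g=e^z$, $T(s)=e^s/\pi$ and $h=\frac14\log4$. For $g(z)=\prod_{n\ge1}(1-ze^{-n})$, the bounds $\sum_{n\le s}(s-n)\le T(s)\le\sum_n\log(1+e^{s-n})$ for $s\ge0$ give $T(s)\sim s^2/2$, so $s_i\sim\sqrt2\cdot2^i$ and $h\to\infty$.

**Step 2: in the case $h\to\infty$, a circle on which $g$ is large.** The aim is to show that $g$ has few zeros compared with $m:=T_*$, so that $\log|g|$ is nearly constant on most circles. Let $n_0$ be the number of zeros $p$ of $g$ in $|z|<e^{\sigma+h}$. Jensen's formula at radius $e^{\sigma+2h}$ gives $n_0h\le T(\sigma+2h)+C\le4m+C$, so $n_0\le5m/h=o(m)$.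

Put $\chi=g/\prod_p(1-z/p)$. On $|z|=2e^{\sigma+h}$ all $|1-z/p|\ge1$, hence there $\log|\chi|\le\log M(2e^{\sigma+h},g)\le3T(\sigma+h+2)\le12m$, and by the maximum principle this bound holds inside. In $|z|<e^{\sigma+h}$ the function $\chi$ has no zeros and $\chi(0)=g(0)$. So $12m-\log|\chi|$ is harmonic and $\ge0$ there, with value $12m+O(1)$ at $0$. On $|z|\le e^{\sigma+1}$ Harnack's inequality with $t=e^{1-h}$ gives $12m-\log|\chi|=(12m+O(1))(1+O(e^{-h}))$, so $\log|\chi|=O(1)+O(e^{-h}m)=o(m)$ and
$$\log|g(z)|=\sum_p\log|1-z/p|+o(m),\qquad|z|\le e^{\sigma+1}.$$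

Let $s\in[e^\sigma,e^{\sigma+1}]$ and $\mathsf N(s)=\sum_{|p|\le s}\log(s/|p|)$. From $\log^+|1-z/p|\le\log2+\log^+(s/|p|)$ on $|z|=s$ we get
$$T(\log s)\le\mathsf N(s)+n_0\log2+o(m)=\mathsf N(s)+o(m).$$
From $|1-z/p|\ge|1-s/|p||$, and $|s/|p|-1|=\frac s{|p|}(1-\frac{|p|}s)$ when $|p|\le s$,
$$\min_{|z|=s}\log|g|\ge\mathsf N(s)+\sum_p\log\bigl(1-\min(s/|p|,|p|/s)\bigr)-o(m).$$
Since $\int_{\mathbb R}\log(1-e^{-|t|})\,dt>-\infty$, the mean over $\log s\in[\sigma,\sigma+1]$ of the last sum is $\ge-Cn_0=-o(m)$. So some $s=\rho^*$ satisfies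
$$\min_{|z|=\rho^*}\log|g|\ge\mathsf N(\rho^*)-o(m)\ge T(\log\rho^*)-o(m)\ge m-o(m)\ge m/2 .$$

Let $N$ be the number of zeros of $g$ in $|z|<\rho^*$. By Jensen's formula $\mathsf N(e^{\sigma-4h})\le T(\sigma-4h)+C=m/4+C$, so
$$N(4h+1)\ge\mathsf N(\rho^*)-\mathsf N(e^{\sigma-4h})\ge m-o(m)-\tfrac m4-C\ge\tfrac m2,$$
hence $N\ge m/(10h)$. As $4h<\sigma$ and $m/\sigma=T(\sigma)/\sigma\to\infty$, we have $N\to\infty$. Also $N\le n_0\le m$.

**Step 3: verifying (P1)–(P3) in the ring case.** Take $m_k=m$, $N_k=N$, $z_k=0$, $\rho_k=e^{\sigma+4}$, $t_k=\rho^*/\rho_k\le e^{-3}$. Then (P3) is Step 2, and (P1) is $\log M(e^{\sigma+4},g)\le3T(\sigma+5)\le12m$.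

Let $\hat\varepsilon=\sup_{s\ge\sigma}T_\alpha(s)/T(s)\to0$. Then $\log^+M(e^{\sigma+4},\alpha)\le3T_\alpha(\sigma+5)\le12\hat\varepsilon m$. Since $e^{\sigma+4}/16>1$, the diameter of $\alpha_k(\mathbb D_{1/16})$ is at least the positive constant $\operatorname{diam}\alpha(\mathbb D)$.

For the $A$-points fix $y',y''\in\mathbb D$ with $\alpha(y')\neq\alpha(y'')$. Only $|A|\le e^{12\hat\varepsilon m}$ matters, as larger $A$ are not taken. Some $y\in\{y',y''\}$ has $|\alpha(y)-A|\ge\frac12|\alpha(y')-\alpha(y'')|$. Now $\{|z|\le e^{\sigma+4}\}\subset D(y,e^{\sigma+5})$, and Jensen's formula on $D(y,e^{\sigma+h})$ bounds the number of $A$-points in $|z|\le e^{\sigma+4}$ by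
$$\frac{\log^+M(e^{\sigma+h+1},\alpha)+\log^+|A|+C}{h-6}\le\frac{24\hat\varepsilon m+C}{h-6}\le C\Bigl(\hat\varepsilon+\frac1m\Bigr)N,$$
using $\log^+M(e^{\sigma+h+1},\alpha)\le3T_\alpha(\sigma+h+2)\le12\hat\varepsilon m$ and $m\le10hN$. So (P2) holds with $\varepsilon_k=C\hat\varepsilon+m^{-1/2}$ for suitable $C$ and large $k$, and $\varepsilon_km_k\ge m^{1/2}\to\infty$.

**Step 4: in the case $h\le H_0$, a ring carrying much mass.** From now on $C$ may depend on $H_0$. Put $h_1=\min(h,1)$ and $\mathcal A=\{e^{\sigma-8h}\le|z|\le e^\sigma\}$. By (4.1),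
$$\tfrac34T_*=T(\sigma)-T(\sigma-4h)\le4h\,\mu(|z|<e^\sigma),\qquad4h\,\mu(|z|\le e^{\sigma-8h})\le T(\sigma-4h)=\tfrac{T_*}4 .$$
Hence $\mu(\mathcal A)\ge\frac{3T_*}{16h}-\frac{T_*}{16h}=\frac{T_*}{8h}$.

**Step 5: covering the ring by small discs.** The discs must be small, cover $\mathcal A$, and have enlargements of bounded overlap. Let $\{w_i\}$ be a maximal $\delta$-separated set, $\delta=h_1/200$, in the cylinder $[\sigma-8h,\sigma]\times i(\mathbb R/2\pi\mathbb Z)$, and $\zeta_i=e^{w_i}$. Each point of $\mathcal A$ has a logarithm $w$ with $|w-w_i|\le\delta$ for some $i$, so its distance from $\zeta_i$ is $\le\delta e^\delta|\zeta_i|\le h_1|\zeta_i|/128$. Thus the discs $\overline D(\zeta_i,h_1|\zeta_i|/128)$ cover $\mathcal A$. The discs of radius $\delta/2$ about the $w_i$ are disjoint, so there are at most $Ch/h_1^2$ indices.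

Put $D_i=D(\zeta_i,h_1|\zeta_i|/2)$ and $D_i''=D(\zeta_i,h_1|\zeta_i|/8)$. From $|\log(1+u)|\le-\log(1-|u|)$ we get $|\log(z/\zeta_i)|\le0.7h_1$ on $D_i$ and $\le h_1/4$ on $D_i''$. So if $z\in D_i$, then $w_i$ lies within $0.7h_1$ of $\log z$ in the cylinder, and by packing this happens for at most an absolute number of $i$. The $D_i$ lie in $\mathcal A'=\{\sigma-8h-h_1\le\log|z|\le\sigma+h_1\}$. Since $|z|\le\frac32|\zeta_i|$ on $D_i$, for measurable $\varphi\ge0$ with circle means $\bar\varphi(s)$ on $|z|=e^s$,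
$$\sum_i\operatorname{avg}_{D_i}\varphi\le\frac C{h_1^2}\int_{\mathcal A'}\varphi\frac{dA}{|z|^2}\le\frac C{h_1^2}\int_{\sigma-8h-h_1}^{\sigma+h_1}\bar\varphi(s)\,ds,\tag{4.2}$$
and similarly for $D_i''$ with $s$ in $I''=[\sigma-8h-\frac{h_1}4,\sigma+\frac{h_1}4]$. Since $h\le H_0$, also $hT_*/h_1^2\le CT_*/h\le C\mu(\mathcal A)$.

**Step 6: three sums compared with $\mu(\mathcal A)$.** They will control, on average, the size of $g$, the size of $\alpha$, and how close $\alpha$ is to a constant. Let $\hat\varepsilon=\sup_{s\ge\sigma-9H_0}T_\alpha(s)/T(s)\to0$.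

For $\varphi=X$ we have $\bar\varphi\le T(\sigma+h_1)\le4T_*$, and the interval in (4.2) has length $\le10h$; so $\sum_i\operatorname{avg}_{D_i}X\le ChT_*/h_1^2\le C_2\mu(\mathcal A)$. For $X_1=\log^+|\alpha|$ we have $\overline{X_1}=T_\alpha\le4\hat\varepsilon T_*$, so $\sum_i\operatorname{avg}_{D_i}X_1\le C_2\hat\varepsilon\mu(\mathcal A)$.

For $X_2=\log^+(1/|\alpha'|)$ we use the $D_i''$. The circle mean of $\log|\alpha'|$ is non-decreasing in $s$, so it is $\ge-C$ for $s\ge0$, and $\overline{X_2}(s)\le\overline{\log^+|\alpha'|}(s)+C$. With $d=h_1|z|/16$, Cauchy's estimate and the sub-mean value property (each $D(y,d)$ with $|y-z|\le d$ lies in $D(z,2d)$) give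
$$\log^+|\alpha'(z)|\le\log^+\tfrac1d+\max_{\overline D(z,d)}X_1\le\log^+\tfrac1d+4\operatorname{avg}_{D(z,2d)}X_1 .$$
Here $\log^+(1/d)\le\log(16/h_1)=O(1+\log i)=o(T_*)$, because $h\ge\frac1{4i^2}$ and $T_*=4^i$. Integrate the other term over $\{\log|z|\in I''\}$ against $dA(z)/|z|^2$. A point $x$ enters $\operatorname{avg}_{D(z,2d)}X_1$ only if $|x-z|<h_1|z|/8$; then $|z|\le\frac87|x|$, $z\in D(x,h_1|x|/7)$ and $x\in\mathcal A'$. The averaging weight is $1/(\pi(h_1|z|/8)^2)$, so Fubini's theorem bounds the integral by $C\int_{\mathcal A'}X_1\,dA/|x|^2\le Ch\hat\varepsilon T_*$. Altogether $\int_{I''}\overline{X_2}\,ds\le Ch(1+\log i+\hat\varepsilon T_*)$ and $\sum_i\operatorname{avg}_{D_i''}X_2\le C_2\hat\varepsilon'\mu(\mathcal A)$ with $\hat\varepsilon'=\hat\varepsilon+(1+\log i)4^{-i}\to0$.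

**Step 7: selecting one disc.** Let $\nu_i=\mu(\overline D(\zeta_i,h_1|\zeta_i|/128))$, so $\sum\nu_i\ge\mu(\mathcal A)$. Consider the indices with $\operatorname{avg}_{D_i}X>8C_2\nu_i$, or $\operatorname{avg}_{D_i}X_1>8C_2\hat\varepsilon\nu_i$, or $\operatorname{avg}_{D_i''}X_2>8C_2\hat\varepsilon'\nu_i$, or $\nu_i<c_1T_*$. By Step 6 each of the first three kinds contributes at most $\frac18\mu(\mathcal A)$ to $\sum\nu_i$. So does the last, if $c_1$ is small, since $c_1T_*\cdot Ch/h_1^2\le\frac18\mu(\mathcal A)$. Hence some $i$ is of none of these kinds: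
$$\nu_i\ge c_1T_*,\quad\operatorname{avg}_{D_i}X\le C\nu_i,\quad\operatorname{avg}_{D_i}X_1\le o(1)\nu_i,\quad\operatorname{avg}_{D_i''}X_2\le o(1)\nu_i .$$

**Step 8: verifying (P1)–(P3) in the disc case.** Put $m_k=N_k=\nu_i$, $z_k=\zeta_i$, $\rho_k=h_1|\zeta_i|/4$. Then $D_i$ corresponds to $|x|<2$, $D_i''$ to $|x|<\frac12$, and the disc carrying $\nu_i$ to $|x|\le\frac1{32}$. So the mass condition holds. The sub-mean value property on discs of radius $\rho_k$ in $D_i$ gives (P1) and $\log^+|\alpha_k|\le o(m_k)$. As $|\zeta_i|\ge e^{\sigma-8H_0}\to\infty$ and $F$ has finitely many zeros, $F_k$ has no zeros in $\mathbb D$ for large $k$.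

Let $\ell_k=\operatorname{diam}\alpha_k(\mathbb D_{1/16})=\operatorname{diam}\alpha(D(\zeta_i,2a))$ with $a=h_1|\zeta_i|/128$. On $D(\zeta_i,a)$ Cauchy's estimate gives $|\alpha'|\le\ell_k/a$, so $X_2\ge\log^+(a/\ell_k)$ there. This disc has $\frac1{256}$ of the area of $D_i''$, so $\log^+(a/\ell_k)\le256\operatorname{avg}_{D_i''}X_2=o(m_k)$. Also $\log^+(1/a)\le\log(128/h_1)=o(m_k)$. Hence $\log(1/\ell_k)\le o(m_k)$.

Finally, if $\alpha_k$ takes $A$ in $\mathbb D$, then $\log^+|A|\le o(m_k)$, and we choose $y\in\mathbb D_{1/16}$ with $|\alpha_k(y)-A|\ge\ell_k/3$. Jensen's formula on $D(y,\frac{15}{16})\subset\mathbb D$ bounds the number of $A$-points in $\mathbb D_{3/4}\subset D(y,\frac{13}{16})$ by $o(m_k)$. Choose $\varepsilon_k\to0$ dominating all these $o(1)$ terms and $m_k^{-1/2}$. $\square$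

**Parameters.** From now on
$$B=B_k=\sqrt{\varepsilon_k}\,m_k,\qquad\log R_2=\sqrt{Bm_k}.$$
Then $\varepsilon_km_k=\sqrt{\varepsilon_k}\,B$ and $B=\sqrt{\varepsilon_km_k\cdot m_k}\to\infty$, and the sizes are well separated:
$$\varepsilon_km_k=o(B),\qquad B=o(\log R_2),\qquad\log R_2=o(m_k),\qquad|\alpha_k|\le e^{B/4}\text{ on }\mathbb D.\tag{4.3}$$
The last bound is for large $k$. The index $k$ is dropped in $m,N,\varepsilon,B,R_2$; all statements are for large $k$.

## 5. Islands of $g_k/R$

Let $1\le R\le R_2$, where $R$ may depend on $k$ and "large $k$" is uniform in $R$. Put $\hat g=g_k/R$, $v=\frac12\log(1+|\hat g|^2)$ and $\mu_v=\operatorname{Riesz}(v)=\frac1\pi(\hat g^\#)^2dA$. Then $0\le v\le Cm$ on $\mathbb D$ and $|v-\log^+|g_k||\le\log R+1=o(m)$.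

**Choice of the disc $Y=\mathbb D_t$ in the disc case.** We need a circle of small spherical length enclosing much area. First,
$$\tfrac m2\le\mu_v(\mathbb D_{1/16})\le\mu_v(\mathbb D_{1/2})\le Cm.$$
The upper bound is Jensen's formula, as $0\le v\le Cm$. If the lower bound failed for infinitely many $k$ and suitable $R=R(k)$, pass to a subsequence with $\log^+|g_k|/m\to u$ in $L^1_{loc}(\mathbb D)$; then also $v/m\to u$. By vague convergence and (P3), $\operatorname{Riesz}(u)(\overline{\mathbb D_{1/32}})\ge1$ (compact set) and $\liminf\mu_v(\mathbb D_{1/16})/m\ge\operatorname{Riesz}(u)(\mathbb D_{1/16})\ge1$ (open set), a contradiction. Next, let $L(t)=\int_{|x|=t}\hat g^\#|dx|$. By Cauchy–Schwarz $\int_{1/16}^{1/2}L(t)^2dt\le2\pi\int_{\mathbb D_{1/2}}(\hat g^\#)^2dA\le Cm$. So there is $t\in[\frac1{16},\frac12]$ with $L(t)\le C\sqrt m$, while $S(t)=\mu_v(\mathbb D_t)\in[\frac m2,Cm]$.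

**Choice of $Y=\mathbb D_t$ in the ring case.** Take $t=t_k$ from (P3). Since $|g_k|\ge e^{m/2}>10R$ on $|x|=t$, every value $w$ with $|w|<10$ is taken by $\hat g$ exactly $N$ times in $Y$. The map $\hat g:\{x\in Y:|\hat g|<10\}\to\{|w|<10\}$ is proper of degree $N$, and by the maximum principle each component of this set is simply connected.

Islands are taken with respect to $\hat g$ and $Y\subset\mathbb D_{1/2}$.

**Lemma 5.** (i) In the disc case, if $|a|=1$, there is an island over $D(a,0.3)$ or over $D(0,0.6)$.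
(ii) Let $\kappa=10^{-3}$, $\eta=\frac1{12}$, and let $P\subset\{\frac18\le|w|\le2\}$ be a fixed finite set. Among any three points $p_1,p_2,p_3\in P$ with pairwise distances $>2\kappa$, at least one has $\ge\eta N$ simple islands over $D(p_i,\kappa)$.

**Proof.** (i) We apply Ahlfors' theorem with the third domain $\{|w|>8\}\cup\{\infty\}$. It has no islands, because a proper map is onto and $\hat g$ has no poles. The closures of the three domains are disjoint; a rotation of the $w$-plane makes $a=1$, so $c_A$ is absolute. If there were no island over the two discs, then $\frac m2\le S\le c_AL\le C\sqrt m$, a contradiction.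

(ii) Let $D_i=D(p_i,\kappa)$ and let $s_i$ be the number of simple islands over $D_i$. In the disc case we use the four domains $D_1,D_2,D_3$ and $\{|w|>8\}\cup\{\infty\}$; there are finitely many configurations, so $c_A$ is bounded. An island of degree $d\ge2$ counts $1\le d/2$, so $\bar n(D_i)\le\frac12(s_i+n(D_i))\le\frac12(s_i+S+c_AL)$. Therefore $2S\le\frac12\sum s_i+\frac32(S+c_AL)+c_AL$, i.e. $\sum s_i\ge S-5c_AL\ge\frac m4=\frac N4$.

In the ring case we count critical points. By Riemann–Hurwitz, a simply connected component of $\{x\in Y:|\hat g|<10\}$ on which $\hat g$ has degree $d$ contains $d-1$ critical points; in total there are at most $N-1$. Over each $D_i$ the components are simply connected islands of total degree $N$, and one of degree $d\ge2$ contains $d-1\ge d/2$ critical points. So $\sum_{i\le3}(N-s_i)\le2(N-1)$, i.e. $\sum s_i\ge N+2$.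

In both cases some $s_i\ge N/12$. $\square$

**Lemma 6.** Let $\mu'$ be the restriction of $\mu_v$ to $\{x\in Y:|\hat g|<8\}$. For every $A$ taken by $\alpha_k$ in $\mathbb D$: $\mu'(\{|\alpha_k-A|<e^{-B}\})\le C\sqrt\varepsilon\,N$.

This says that only a small part of the covering by $\hat g$ happens where $\alpha_k$ is extremely close to a given value $A$.

**Proof.** *Step 1: logarithmic potentials of $\mu'$ are $O(m)$.* First, $\mu'(Y)\le CN$: in the disc case from $\mu_v(\mathbb D_{1/2})\le Cm=CN$; in the ring case because every value in $|w|<8$ is taken $N$ times in $Y$. For $p\in\mathbb D_{3/4}$, Jensen's formula on $D(p,\frac15)$ gives $\int_{D(p,1/5)}\log\frac1{5|x-p|}\,d\mu_v\le Cm$. Writing $\log\frac2{|x-p|}=\log\frac1{5|x-p|}+\log10$ on this disc, and noting that it is $\le\log10$ outside, we get $\int_Y\log\frac2{|x-p|}\,d\mu'\le Cm+\log10\cdot CN\le Cm$.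

*Step 2: bounding $1/|\alpha_k-A|$ by a few such potentials.* Let $p_1,\dots,p_\nu$, $\nu\le\varepsilon N$, be the zeros of $\alpha_k-A$ in $\mathbb D_{3/4}$. Let $\mathfrak b_p(x)=\frac34(x-p)/(\frac9{16}-\bar px)$ be the Blaschke factors of $\mathbb D_{3/4}$ and write $\alpha_k-A=\chi\prod\mathfrak b_{p_i}$. As $|A|\le e^{\varepsilon m}$, the maximum principle gives $|\chi|\le2e^{\varepsilon m}$ on $\mathbb D_{3/4}$; $\chi$ has no zeros there. By (P2), at some point of $\mathbb D_{1/16}$ we have $|\chi|\ge|\alpha_k-A|\ge\frac13e^{-\varepsilon m}$. Harnack's inequality for $\log(2e^{\varepsilon m}/|\chi|)\ge0$ gives $\log(1/|\chi|)\le C\varepsilon m$ on $\mathbb D_{1/2}$ (recall $\varepsilon m\to\infty$). Since $|\frac9{16}-\bar px|\le\frac98$, $|\mathfrak b_p(x)|\ge\frac12|x-p|$. Hence on $Y$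
$$\log^+\frac1{|\alpha_k-A|}\le\sum_i\log\frac2{|x-p_i|}+C\varepsilon m ,$$
all terms being $\ge0$.

*Step 3: integrating against $\mu'$.* We get $B\,\mu'(\{|\alpha_k-A|<e^{-B}\})\le\varepsilon N\cdot Cm+C\varepsilon m\cdot CN$. Divide by $B=\sqrt\varepsilon\,m$. $\square$

## 6. Functions avoided by $f$, and a Harnack inequality for $\log^+|f|$

To use Schottky's theorem we need two avoided functions whose difference has no zeros. Three functions that avoid each other's central values contain such a pair, on a smaller disc.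

**Lemma 7.** There is an absolute $r\in(0,\frac12)$ such that: if $\beta_1,\beta_2,\beta_3$ are holomorphic on $D(p,\kappa)$, the $b_i=\beta_i(p)$ are distinct, and $\beta_i$ omits $b_j$ whenever $i\neq j$, then for some $i\neq j$, $\beta_i-\beta_j$ has no zeros in $D(p,r\kappa)$.

**Proof.** Normalise: $p=0$, $\kappa=1$, $|b_2-b_3|$ is the smallest distance and, after an affine map of the values, $b_3=0$, $b_2=1$, $b_1=b$; so $|b|\ge1$ and $|b-1|\ge1$. Now $\beta_1$ omits $0,1$ and $\beta_1(0)=b$; and $\beta_2/b$ omits $0,1$ and equals $1/b$ at $0$. By (3.1), on $|\zeta|\le r$,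
$$|\log(\beta_1/b)|\le\tau,\qquad|\log\beta_2|\le\tau,\qquad\tau=14r(A_0+\log|b|).$$
Let $r=\frac1{448(A_0+1)}$, so $\tau=\frac{A_0+\log|b|}{32(A_0+1)}$. If $\log|b|\ge1$, then $2\tau\le\frac1{16}\log|b|$, so $|\beta_1|\ge|b|e^{-\tau}>e^\tau\ge|\beta_2|$. If $\log|b|<1$, then $\tau\le\frac1{32}$, $|\beta_1-b|\le e\cdot\frac1{16}<0.18$ and $|\beta_2-1|\le\frac1{16}$, so $|\beta_1-\beta_2|\ge1-0.18-0.07>0$. $\square$

Fix $P=\frac{r\kappa}8(\mathbb Z+i\mathbb Z)\cap\{\frac18\le|w|\le2\}$. Call $p\in P$ *good* if there are $\ge\eta N$ simple islands over $D(p,\kappa)$.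

**Lemma 8.** Let $\hat f(w)=f(Rw)$. If $p$ is good, then for $w,w'\in D(p,r\kappa/2)$: $\log^+|\hat f(w')|\le300\,(B+\log^+|\hat f(w)|)$.

**Proof.** *Step 1: producing many avoided functions.* Discard the at most $q$ simple islands that contain zeros of $F_k$. Let $\varphi_j:D(p,\kappa)\to Y$, $1\le j\le N'$, $N'\ge\frac\eta2N$, be the inverse branches of $\hat g$ for the others, $\beta_j=\alpha_k\circ\varphi_j$ and $b_j=\beta_j(p)$. Then $|\beta_j|\le e^{B/4}$, and $\hat f-\beta_j=F_k\circ\varphi_j$ has no zeros on $D(p,\kappa)$.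

*Step 2: most pairs are well separated.* Fix $i$ and put $A=b_i$. The islands are disjoint, so by (P2) at most $\varepsilon N$ of the $\beta_j$ take the value $A$. If $|\beta_j-A|<e^{-B}$ on $D(p,\kappa/2)$, then $\varphi_j(D(p,\kappa/2))\subset\{|\alpha_k-A|<e^{-B}\}$. This image has $\mu'$-mass equal to $\frac1\pi$ times the spherical area of $D(p,\kappa/2)$, which is at least some $c_\kappa>0$; by Lemma 6 there are at most $C\sqrt\varepsilon N$ such $j$. For every other $j$ the function $\log(2e^B/|\beta_j-A|)$ is positive harmonic on $D(p,\kappa)$ and $\le2B+1$ somewhere in $D(p,\kappa/2)$. So by Harnack's inequality it is $\le6B+3$ at $p$, whence $|b_j-b_i|\ge e^{-7B}$. Since $(\varepsilon+C\sqrt\varepsilon)N\le N'/10$ for large $k$, we conclude that for each $i$, all but at most $N'/10$ indices $j$ satisfy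
$$b_i\notin\beta_j(D(p,\kappa)),\qquad|b_j-b_i|\ge e^{-7B}.\tag{6.1}$$

*Step 3: choosing a triple.* Call ordered pairs $(i,j)$ violating (6.1), in particular those with $i=j$, bad. There are at most $N'^2/10$ of them. A triple of indices has six ordered pairs of positions, so at most $\frac6{10}N'^3<N'^3$ triples contain a bad ordered pair. Some triple, say $(1,2,3)$, contains none. Lemma 7 applies, and after renumbering $\beta_1-\beta_2$ has no zeros on $D(p,r\kappa)$.

*Step 4: Schottky.* $\Psi=(\hat f-\beta_1)/(\beta_2-\beta_1)$ is holomorphic on $D(p,r\kappa)$ and omits $0$ and $1$. The positive harmonic function $\log(2e^B/|\beta_2-\beta_1|)$ is $\le8B+1$ at $p$, hence $\le24B+3$ on $D(p,r\kappa/2)$, so $|\beta_2-\beta_1|\ge e^{-24B-3}$ there. From $\hat f=\beta_1+\Psi(\beta_2-\beta_1)$ and (3.2),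
$$\log^+|\hat f(w')|\le9\,(7+\log^+|\Psi(w)|)+2B+2,\qquad\log^+|\Psi(w)|\le\log^+|\hat f(w)|+25B+4 .$$
Together, $\log^+|\hat f(w')|\le9\log^+|\hat f(w)|+227B+101$, and the claim follows for large $B$. $\square$

Chaining Lemma 8 along a path gives the statement that excludes long level sets.

**Lemma 9.** There is an absolute constant $K_1$ such that the following is impossible (for large $k$ and any $R\in[1,R_2]$): there are a connected set $K_0\subset\{\frac14\le|w|\le\frac54\}$ of diameter $\ge\frac14$ with $|\hat f|\le e^B$ on $K_0$, and a point $w_M$, $|w_M|=\frac54$, with $\log|\hat f(w_M)|\ge K_1B$.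

**Proof.** *Step 1: enclosing the non-good points.* By Lemma 5(ii) no three non-good points of $P$ have pairwise distances $>2\kappa$. So all of them lie in $\overline D(p',2\kappa)\cup\overline D(p'',2\kappa)$ for suitable $p',p''$ (two non-good points more than $2\kappa$ apart if such exist; otherwise $p'=p''$). Choose $\kappa_*\in[2.9\kappa,3\kappa]$ such that the circles of radius $\kappa_*$ about $p'$ and $p''$ are not tangent, and let $Z=\overline D(p',\kappa_*)\cup\overline D(p'',\kappa_*)$. Each component of $Z$ is a closed Jordan domain with boundary length $\le12\pi\kappa$ and diameter $\le12\kappa$.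

*Step 2: endpoints outside $Z$.* $K_0$ contains a point $w_1\notin Z$, since a connected subset of $Z$ has diameter $\le12\kappa<\frac14$. Each disc of $Z$ meets circles about $w_M$ only for radii in an interval of length $\le6\kappa$, so some circle about $w_M$ of radius $\le20\kappa$ avoids $Z$. By the maximum principle it contains $w_2$ with $\log|\hat f(w_2)|\ge K_1B$.

*Step 3: a path avoiding $Z$.* Join $w_1$ to the circle $|w|=|w_2|$ by a radial segment and then to $w_2$ by a circular arc; the total length is less than $6$. For each of the at most two components of $Z$, successively, if the path meets it, replace the part between first entrance and last exit by an arc of the boundary of that component. This arc does not meet the other component. The result is a path from $w_1$ to $w_2$ outside the interior of $Z$, of length $\le8$, in $\{\frac16\le|w|\le\frac74\}$.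

*Step 4: chaining.* Divide the path by at most $N_0$ (absolute) points with successive distances $\le r\kappa/8$. Each division point lies within $r\kappa/8$ of some $p\in P$. This $p$ is good, because its distance from $p'$ and $p''$ is $\ge2.9\kappa-\frac{r\kappa}8>2\kappa$. The division point and the next one lie in $D(p,r\kappa/2)$. If $\Lambda_j$ is the value of $\log^+|\hat f|$ at the $j$-th point, Lemma 8 gives $B+\Lambda_{j+1}\le301(B+\Lambda_j)$, and $\Lambda=\log^+|\hat f(w_1)|\le B$ at the start. Hence $\log^+|\hat f(w_2)|\le2\cdot301^{N_0+1}B$. Take $K_1=3\cdot301^{N_0+1}$. $\square$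

## 7. Three shapes of the level set $\{|f|<e^B\}$

Define $R_0$ by $\log M(R_0,f)=K_1B$ and put $R_0'=\frac45R_0$. Then $R_0\to\infty$. Since $\log M(R,f)/\log R\to\infty$, also $\log R_0=o(B)$, so $R_0<R_2$ by (4.3). Let $\mathcal U=\{|f|<e^B\}$ and let $\zeta_0$ be a fixed zero of $f$. One of the following holds.

- (I) $|f|\ge e^B$ on $R_0'\le|w|\le R_2$.
- (II) There are $R\in[R_0',R_2]$ and $w_0\in\mathcal U$, $|w_0|=R$, such that the component $U$ of $\mathcal U$ containing $w_0$ lies in $D(w_0,R/4)$, and the component $U_0$ of $\mathcal U$ containing $\zeta_0$ lies in $D(0,R/2)$.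
- (III) There are such $R,w_0$, but $U\not\subset D(w_0,R/4)$ or $U_0\not\subset D(0,R/2)$.

**Step 1: (III) is impossible, by Lemma 9.** If $U\not\subset D(w_0,R/4)$, a path in $U$ from $w_0$ to a first hitting point of $\partial D(w_0,R/4)$ is a connected set of diameter $\ge R/4$ in $\{\frac34R\le|w|\le\frac54R\}$. If $U_0\not\subset D(0,R/2)$, a path in $U_0$ from $\zeta_0$ (for large $k$, $|\zeta_0|\le R/8$) to a point outside $D(0,R/2)$ contains a connected piece in $\{\frac R4\le|w|\le\frac R2\}$ joining both circles. On these sets $|f|<e^B$. Since $\frac54R\ge R_0$, there is a point on $|w|=\frac54R$ with $\log|f|\ge K_1B$. After scaling by $R$ this contradicts Lemma 9.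

**Step 2: (II) is impossible, by Rouché on bounded components.** Let $V\in\{U,U_0\}$. It is a bounded component of $\mathcal U$, so $|f|=e^B$ on $\partial V$, and $f$ has a zero in $V$ (else $1/f$ violates the maximum principle).

In the disc case, Lemma 5(i) with $a=w_0/R$ gives an island $\Delta$ of $g_k/R$ over $D(a,0.3)$ or over $D(0,0.6)$; put $V=U$ or $V=U_0$ accordingly, so that $\overline V/R$ is a compact subset of that disc. Let $\Omega=\{x\in\Delta:g_k(x)\in V\}$. By properness $\overline\Omega$ is a compact subset of $\Delta$ and $g_k(\partial\Omega)\subset\partial V$. As $g_k/R$ maps $\Delta$ onto the disc, $f\circ g_k$ has a zero in $\Omega$. By Lemma 3 with $\Phi=f\circ g_k$ and $a=\alpha_k$, $F_k$ has a zero in $\Omega\subset\mathbb D$, contradicting (P3).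

In the ring case let $\Omega=\{x\in Y:g_k(x)\in U\}$. Since $|g_k|>10R$ on $\partial Y$ and $|g_k|\le\frac54R$ on $\overline\Omega$, we have $\overline\Omega\subset Y$ and $g_k(\partial\Omega)\subset\partial U$. A zero of $f$ in $U$ is taken $N$ times by $g_k$ in $Y$, so $f\circ g_k$ has $\ge N$ zeros in $\Omega$. By Lemma 3, $F_k$ has $\ge N>q$ zeros, a contradiction.

**Step 3: (I) in the ring case is impossible, by the same count.** Let $\Omega=\{x\in Y:|g_k|<R_0'\}$. Then $\overline\Omega\subset Y$ and $|f(g_k)|\ge e^B$ on $\partial\Omega$. The zero $\zeta_0$ of $f$, $|\zeta_0|<R_0'$, is taken $N$ times in $Y$. By Lemma 3, $F_k$ has $\ge N>q$ zeros, a contradiction.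

So we are in the disc case and (I) holds for all large $k$.

## 8. A thick annulus where $|f|$ is large: the mean of the roots

Now $F_k$ has no zeros in $\mathbb D$ and $|f|\ge e^B$ on $R_0'\le|w|\le R_2$. The equation $f=\alpha_k(x)$ has a fixed number $n$ of roots in $|w|<R_0'$, and $g_k(x)$ avoids them all. We shall show that $g_k$ is forced, on some fixed set, extremely close to the *mean* $s$ of these roots. Then $\alpha_k\approx f(g_k)\approx f(s)$, while $s$ hardly depends on $\alpha_k$; so $\alpha_k$ is nearly constant, against (P2).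

### 8.1. The mean root hardly moves

Let $n$ be the number of zeros of $f$ in $|w|<R_0'$; $n\to\infty$. By Rouché's theorem, for $|A|<e^B$ the equation $f=A$ has exactly $n$ roots in $|w|<R_0'$ and none in $R_0'\le|w|\le R_2$. Let $S(A)$ be the arithmetic mean of these $n$ roots, so $|S(A)|<R_0'$.

**Lemma 10.** For $|A|\le e^{B/2}$ we have $|f'(S(A))S'(A)|\le\frac12$. Consequently $\psi(A)=A-f(S(A))$ satisfies $|\psi(A)-\psi(A')|\ge\frac12|A-A'|$ on $\{|A|\le e^{B/2}\}$.

**Proof.** *Step 1: a circle on which $|f|$ is huge.* Put $\log R_1=\frac12\log R_2=\frac12\sqrt{Bm}$. Then $\log R_1/B\to\infty$ and $\log R_0'=o(\log R_1)$. The function $\log|f|-B$ is harmonic and $\ge0$ in $R_0'<|w|<R_2$. By Jensen's formula for the two radii $R_0'$ and $R_1$, its mean over $|w|=R_1$ equals its mean over $|w|=R_0'$ (which is $\ge0$) plus $n\log(R_1/R_0')$. By Harnack's inequality in $R_1/4<|w|<4R_1$ its minimum on $|w|=R_1$ is at least $C_H^{-1}n\log(R_1/R_0')$, $C_H$ absolute. As $n\to\infty$, $|f|\ge e^BR_1^4$ on $|w|=R_1$.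

*Step 2: estimating $S'$ and $f'$.* We have $S(A)=\frac1{2\pi in}\oint_{|w|=R_1}\frac{wf'}{f-A}dw$. Differentiating and integrating by parts,
$$S'(A)=\frac1{2\pi in}\oint_{|w|=R_1}\frac{wf'}{(f-A)^2}dw=\frac1{2\pi in}\oint_{|w|=R_1}\frac{dw}{f-A},$$
and $|f-A|\ge\frac12R_1^4$ there, so $|S'(A)|\le2R_1^{-3}$. By Cauchy's estimate $|f'|\le M(R_0,f)/(R_0-R_0')\le e^{K_1B}$ on $|w|<R_0'$. So $|f'(S)S'|\le2e^{K_1B}R_1^{-3}\le\frac12$.

*Step 3: the consequence.* Thus $|\psi'-1|\le\frac12$. Integrating $\psi'-1$ along a segment in the convex set $\{|A|\le e^{B/2}\}$ gives the second statement. $\square$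

### 8.2. A harmonic limit

The aim is to turn zero-freeness of $F_k$ into a harmonic function that controls $\log^+|g_k|$. Let $a_1(x),\dots,a_n(x)$ be the roots of $f=\alpha_k(x)$ in $|w|<R_0'$, and $\Pi_x(w)=\prod(w-a_i(x))$, whose coefficients are holomorphic in $x\in\mathbb D$. Put $\hat g=g_k/R_0$, $\hat a_i=a_i/R_0$ (so $|\hat a_i|<\frac45$), $\hat s=\frac1n\sum\hat a_i$ and $\hat\Pi=\prod(\hat g-\hat a_i)=R_0^{-n}\Pi_x(g_k(x))$. Since $F_k\neq0$, $\hat\Pi$ has no zeros. Let $E=\hat\Pi^{1/n}$ be a holomorphic branch on $\mathbb D$ and $H=\log|E|=\frac1n\sum\log|\hat g-\hat a_i|$, a harmonic function.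

If $|\hat g|\ge2$, then $|\hat a_i/\hat g|<0.4$, so $|H-\log|\hat g||\le\log2$ and $H\ge\log(2\cdot0.6)>0$; if $|\hat g|<2$, then $H\le\log3$. Hence
$$|H^+-\log^+|\hat g||\le\log3\quad\text{on }\mathbb D.\tag{8.1}$$

Pass to a subsequence with $\log^+|g_k|/m\to u$ in $L^1_{loc}$. By (P3), $u$ has Riesz mass $\ge1$ on $\overline{\mathbb D_{1/32}}$; so $u$ is not harmonic and $u\not\equiv0$. As $\log R_0=o(m)$, also $\log^+|\hat g|/m\to u$. By (8.1), $H/m\le C$. Since $u\ge0$, $u\not\equiv0$, there are $\delta_0>0$ and a compact set in which, for all large $k$, there is a point with $H/m\ge\delta_0$. Harnack's inequality for $C-H/m\ge0$ shows that $H/m$ is locally bounded. So after passing to a subsequence $H/m\to\lambda$ locally uniformly, $\lambda$ harmonic, and $u=\lambda^+$ by (8.1).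

If $\lambda\ge0$, then $u=\lambda$ would be harmonic; if $\lambda\le0$, then $u\equiv0$. So $\lambda$ changes sign. Its zero set separates $\mathbb D$, hence is uncountable, whereas its critical points are isolated, hence countable. So there is $x_1$ with $\lambda(x_1)=0$ and $\nabla\lambda(x_1)\neq0$. Let $\xi=\lambda+i\lambda^*$ with $\lambda^*$ a harmonic conjugate and $\xi(x_1)=0$. There are a neighbourhood $\mathcal V$ of $x_1$, $\overline{\mathcal V}\subset\mathbb D$, and $a>0$ such that $\xi$ is univalent near $\overline{\mathcal V}$ and maps $\mathcal V$ conformally onto $\{|\xi|<a\}$. Put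
$$K_+=\{|\xi-\tfrac a2|\le\tfrac a4\},\qquad K'=\{|\xi+\tfrac a2|\le\tfrac a4\}$$
(subsets of $\mathcal V$). Then $\lambda\ge\frac a4$ on $K_+$, $\lambda\le-\frac a4$ on $K'$, and $H/m\to\lambda$ uniformly on $\mathcal V$.

### 8.3. On $K'$ the function $g_k$ is extremely close to $S(\alpha_k)$

We compare $E$ with $\tilde g=\hat g-\hat s$. The point is that subtracting the mean kills the first-order term. For $n=2$, $\hat\Pi=\tilde g^2-c$ with $c=\frac14(\hat a_1-\hat a_2)^2$, and for large $\tilde g$ one has $E=\pm\tilde g(1-c/\tilde g^2)^{1/2}=\pm(\tilde g-\frac c{2\tilde g}-\cdots)$: the difference $\tilde g\mp E$ is tiny where $\tilde g$ is huge.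

**Step 1: expansion.** In general let $y_i=(\hat a_i-\hat s)/\tilde g$; then $\sum y_i=0$. If $|\tilde g|\ge4$ then $|y_i|\le2/|\tilde g|\le\frac12$ and
$$E^n=\tilde g^n\prod_i(1-y_i)=\tilde g^ne^{n\theta},\quad\theta=\frac1n\sum_i\log(1-y_i),\quad|\theta|=\Bigl|\frac1n\sum_i\sum_{l\ge2}\frac{y_i^l}l\Bigr|\le\max|y_i|^2\le\frac4{|\tilde g|^2}.$$
The unordered roots depend continuously on $x$, so $\theta$ is continuous. Hence on each connected subset of $\{|\tilde g|\ge4\}$ we have $E=\omega\tilde ge^\theta$ with a constant $\omega$, $\omega^n=1$, and $|\tilde g-\omega^{-1}E|=|\tilde g||1-e^\theta|\le8/|\tilde g|$.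

**Step 2: bounds on both sides of the zero line.** We want one difference function on all of $\mathcal V$. Let $0<\eta'\le a/4$. The set $\mathcal Q=\{x\in\mathcal V:\lambda\ge\eta'\}$ is connected (convex in the coordinate $\xi$) and contains $K_+$. For large $k$, $H\ge\frac{\eta'}2m>\log3$ on $\mathcal Q$, hence $|\hat g|\ge2$ and $|\tilde g|\ge\frac12e^{\eta'm/2}-1\ge8$ there. So one constant $\omega=\omega_k$ serves on $\mathcal Q$. Put
$$W=\tilde g-\omega^{-1}E,$$
holomorphic on $\mathcal V$. Then $|W|\le8/|\tilde g|\le1$ on $\mathcal Q$. On $\mathcal V\setminus\mathcal Q$ we have $H\le2\eta'm$, so $|\hat g|\le2e^{2\eta'm}$, $|E|\le e^{2\eta'm}$ and $|W|\le4e^{2\eta'm}\le e^{3\eta'm}$. On $K_+$ we have $H\ge\frac a8m$, so $|\tilde g|\ge\frac12e^{am/8}-1$ and $\log|W|\le-\frac a{16}m$.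

**Step 3: continuation to $K'$.** Let $\gamma>0$ be the minimum over $K'$ of the harmonic measure of $\partial K_+$ in $\mathcal V\setminus K_+$; it does not depend on $\eta'$ or $k$. The two-constants theorem gives
$$\log|W|\le3\eta'm-\gamma\tfrac a{16}m\quad\text{on }K'.$$
With $\eta'=\min(\frac a4,\frac{\gamma a}{96})$ we get $|W|\le e^{-cm}$ on $K'$, $c=\frac{\gamma a}{32}>0$. On $K'$ also $H\le-\frac a8m$, i.e. $|E|\le e^{-am/8}$. Hence, after decreasing $c$, $|\tilde g|\le2e^{-cm}$ on $K'$. With $s(x)=R_0\hat s(x)=S(\alpha_k(x))$ and $\log R_0=o(m)$,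
$$|g_k(x)-s(x)|\le e^{-cm/2},\qquad x\in K'.\tag{8.2}$$

### 8.4. $\alpha_k$ is too close to a constant

**Step 1: $f(g_k)-\alpha_k$ is tiny on $K'$.** Write $f(w)-\alpha_k(x)=\Pi_x(w)Q_x(w)$ with $Q_x$ entire. On $|w|=R_0$ we have $|\Pi_x|\ge(R_0/5)^n$ and $|f-\alpha_k|\le2e^{K_1B}$; by the maximum principle $|Q_x|\le2e^{K_1B}(5/R_0)^n$ on $|w|\le R_0$. On $K'$, $|g_k|<0.9R_0$ by (8.2), so
$$|f(g_k)-\alpha_k|\le R_0^n|\hat\Pi|\cdot2e^{K_1B}(5/R_0)^n=2e^{K_1B}(5|E|)^n\le2e^{K_1B}(5e^{-am/8})^n\le e^{-c'm}$$
with some $c'>0$, since $B=o(m)$ and $n\ge1$.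

**Step 2: replacing $g_k$ by the mean root.** The segment from $s(x)$ to $g_k(x)$ lies in $|w|\le0.9R_0$, where Cauchy's estimate gives $|f'|\le M(R_0,f)/(0.1R_0)\le e^{K_1B}$ (as $R_0\ge10$). So $|f(g_k)-f(s)|\le e^{-cm/2}e^{K_1B}\le e^{-c'm}$ after decreasing $c'$. Hence on $K'$
$$|\psi(\alpha_k(x))|=|\alpha_k(x)-f(S(\alpha_k(x)))|\le2e^{-c'm}.$$
As $|\alpha_k|\le e^{B/4}$, Lemma 10 yields $\operatorname{diam}\alpha_k(K')\le8e^{-c'm}$.

**Step 3: spreading the smallness to $\mathbb D_{1/16}$.** Fix a closed disc $D_*\subset K'$, independent of $k$, with centre $y$, and let $A=\alpha_k(y)$. Then $\log|\alpha_k-A|\le-\frac{c'}2m$ on $D_*$ and $\log|\alpha_k-A|\le\varepsilon m+1$ on $\mathbb D$. The harmonic measure of $\partial D_*$ in $\mathbb D\setminus D_*$ is bounded below on $\mathbb D_{1/16}\setminus D_*$. So by the two-constants theorem $\log|\alpha_k-A|\le-c''m$ on $\mathbb D_{1/16}$ with $c''>0$ independent of $k$, and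
$$\operatorname{diam}\alpha_k(\mathbb D_{1/16})\le2e^{-c''m}.$$
This contradicts $\operatorname{diam}\alpha_k(\mathbb D_{1/16})\ge e^{-\varepsilon_km_k}$ from (P2), because $\varepsilon_k\to0$ and $m_k\to\infty$.

Thus (I), (II) and (III) are impossible in both the ring case and the disc case, and the assumption that $F$ has only finitely many zeros is false. This proves Theorem 1, and with it Theorem 2. $\blacksquare$
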